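# Pinching disjoint curves on the boundary of a Kleinian manifold

## 1. Prescribing the new parabolics of a boundary group

A *Kleinian group* is a discrete subgroup of $\mathrm{PSL}_2(\mathbf C)$.

**Theorem A.** Let $\Gamma$ be a finitely generated, torsion-free, non-elementary Kleinian group with domain of discontinuity $\Omega_\Gamma$, and let $\{\gamma_1,\dots,\gamma_m\}\subset\Gamma$, $m\ge1$, be primitive loxodromic elements. Suppose that in the Kleinian manifold $(\mathbf H^3\cup\Omega_\Gamma)/\Gamma$ the free homotopy classes of $\gamma_1,\dots,\gamma_m$ are represented by disjoint simple closed curves on $\Omega_\Gamma/\Gamma$, no two of which are homotopic in $(\mathbf H^3\cup\Omega_\Gamma)/\Gamma$. Then there are a Kleinian group $G$ and an isomorphism $\psi:\Gamma\to G$ whose class lies in $\overline{QH(\Gamma)}\setminus QH(\Gamma)$, such that every $\psi(\gamma_i)$ is parabolic, and every parabolic $\psi(g)$ with $g$ not parabolic is conjugate in $G$ to $\psi(\gamma_i)^k$ for some $i$ and some $k\ne0$.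

This is a conjecture of Maskit, so the theorem says that the conjecture is true. Two cases are quoted as known: geometrically finite function groups (Maskit), and freely indecomposable Kleinian groups as well as geometrically finite Kleinian groups in general (Ohshika). The proof below does not distinguish cases, and it never uses that $\Gamma$ is finitely generated.

Let us unpack the words. Since $\Gamma$ is torsion-free, it acts freely on $\mathbf H^3\cup\Omega_\Gamma$, and the quotient is a 3-manifold with boundary $\Omega_\Gamma/\Gamma$. The space $\mathbf H^3\cup\Omega_\Gamma$ is simply connected, so free homotopy classes of loops in the Kleinian manifold are the same thing as conjugacy classes in $\Gamma$. An element is *primitive* if it is not a proper power in $\Gamma$.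

**Definition.** The *quasi-conformal deformation space* $QH(\Gamma)$ is the set of conjugacy classes of faithful discrete representations $\Gamma\to\mathrm{PSL}_2(\mathbf C)$ induced by quasi-conformal deformations of $\Gamma$, that is, of the form $g\mapsto wgw^{-1}$ with $w$ a quasi-conformal (qc) homeomorphism of $\hat{\mathbf C}$. It sits in the space of conjugacy classes of faithful discrete representations of $\Gamma$ with the topology of algebraic convergence: if $\rho_n\to\psi$ pointwise on $\Gamma$, after conjugating each $\rho_n$ by a Möbius map, then $[\rho_n]\to[\psi]$.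

A qc conjugacy preserves the number of fixed points on $\hat{\mathbf C}$. So loxodromic elements (two fixed points) and parabolic ones (one) keep their type inside $QH(\Gamma)$, and new parabolics can appear only on the boundary. Theorem A prescribes which ones appear.

"Homotopic" for closed curves always means homotopic as unoriented curves. This is harmless: if two of the $\gamma_i$ are conjugate up to inversion, we delete one of them, and neither the remaining hypotheses nor the conclusion change.

**Example 1.** Let $\Gamma$ be a torsion-free Fuchsian group with $\mathbf H^2/\Gamma=S$ a closed surface. Then $\Omega_\Gamma$ is the union of the upper and the lower half-plane, $\Omega_\Gamma/\Gamma$ is $S$ together with its mirror image, and the Kleinian manifold is homeomorphic to $S\times[0,1]$. A simple closed geodesic $c$ on the top represents a primitive loxodromic $\gamma$, so $\{\gamma\}$ satisfies the condition. The mirror image $c^*$ on the bottom represents $\gamma$ as well. The curves $c,c^*$ lie on different components of $\Omega_\Gamma/\Gamma$, hence are not homotopic there, but they are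 homotopic in $S\times[0,1]$. So the pair $\{c,c^*\}$ is forbidden.

**Example 2.** Let $\Gamma$ be a Schottky group of rank 2, so the Kleinian manifold is a handlebody of genus 2. View it as a solid torus with a 1-handle attached along discs in its boundary. A curve on the boundary of the solid torus that winds twice in the direction of the core and once around it can be kept away from those discs. It is then a simple closed curve on $\Omega_\Gamma/\Gamma$ representing $x^2$, with $x$ the core of the solid torus. It is simple, but its class is not primitive, so it too is excluded by the hypotheses.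

Theorem C in Section 3 says that both exclusions are genuine for the deformation we are going to use.

## 2. Standard facts on Kleinian groups and quasiconformal maps

The following textbook facts are used without further comment.

1. In a discrete group, two loxodromics sharing one fixed point share both. In a torsion-free discrete group the stabilizer of the axis of a loxodromic is infinite cyclic: an element flipping the axis would be elliptic of order 2. Hence a primitive loxodromic generates the stabilizer of its axis.
2. Torsion-free elementary discrete groups are abelian. For a non-elementary group, loxodromic fixed points are dense in the limit set $\Lambda$.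
3. Jørgensen's inequality: if $A,B$ generate a non-elementary discrete group, then $|\mathrm{tr}^2A-4|+|\mathrm{tr}[A,B]-2|\ge1$.
4. Qc maps are absolutely continuous on almost every line, a.e. differentiable with $\mathrm{Jac}>0$ a.e., and preserve null sets. These properties are local and unaffected by composition with conformal maps. A measurable $\mu$ on $\hat{\mathbf C}$ with $\|\mu\|_\infty<1$ is the Beltrami coefficient of a qc homeomorphism of $\hat{\mathbf C}$, unique up to post-composition with Möbius maps.
5. Koebe's $\frac14$-theorem and distortion theorem, Montel's theorem, Hurwitz' theorem.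

We write $|\cdot|$ for Lebesgue measure (length or area), $\Lambda$ for the limit set, $\Omega=\Omega_\Gamma$. The operator norm of a derivative is written $|D\,\cdot|$.

## 3. Strips and the pinching deformation

From here to the end of Section 11, $\Gamma$ is a torsion-free, non-elementary Kleinian group (finitely generated or not), and $\gamma_i$, $c_i$ satisfy the condition in Theorem A. We choose annuli around the $c_i$, lift them to $\Omega$, and make them long by stretching.

**Annuli and their lifts.** The disjoint simple closed curves $c_i$ have disjoint annular neighbourhoods. Uniformizing these by $\{y_1<\mathrm{Im}\,z<y_2\}/\mathbf Z$ and passing to smaller bands, we get $\beta\in(0,\frac18)$ and conformal embeddings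
$$e_i:\{|\mathrm{Im}\,z|<2\beta\}/\mathbf Z\to\Omega/\Gamma$$
with disjoint images and core homotopic to $c_i$. Consider a component $\tilde A$ of the preimage in $\Omega$ of the image of $e_i$. It covers an annulus, and the generator of the fundamental group of that annulus acts as a conjugate of $\gamma_i^{\pm1}$, which has infinite order. So $\tilde A$ is simply connected, and $e_i$ lifts to an injective conformal map $\tilde e:\{|\mathrm{Im}\,z|<2\beta\}\to\Omega$ with image $\tilde A$ and
$$\tilde e(z+1)=\gamma\,\tilde e(z),$$
where $\gamma$ is conjugate to $\gamma_i^{\pm1}$ and generates the stabilizer of $\tilde A$. Lifts with the same image differ by integer translations, and $\Gamma$ permutes transitively the components belonging to a given $i$.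

**Definition.** Put $\tilde\sigma=\tilde e(\{|\mathrm{Im}\,z|\le\beta\})$ and $\sigma=\tilde\sigma\cup\mathrm{Fix}(\gamma)$. The countably many sets $\sigma$ are the *strips*; $i$ is the *type* of $\sigma$, and $\mathrm{Stab}(\sigma)=\langle\gamma\rangle$. The family of strips is $\Gamma$-invariant. Let $X=\hat{\mathbf C}\setminus\bigcup\sigma$. The sets $\tilde e(\{\beta<|\mathrm{Im}\,z|<2\beta\})$ are the *collars*.

The collars lie in $\Omega$ and avoid all $\tilde\sigma$, and the endpoints of strips are in $\Lambda$. So the $\Gamma$-invariant set $X$ contains the collars and has non-empty interior.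

**(S1)** *Each $\sigma$ is a closed topological disc, so $\hat{\mathbf C}\setminus\sigma$ is connected.* With $K=\tilde e([0,1]\times[-\beta,\beta])$, a compact subset of $\Omega$, we have $\tilde\sigma=\bigcup_k\gamma^kK$, and $\gamma^kK$ tends to the attracting (repelling) fixed point of $\gamma$ as $k\to+\infty$ ($-\infty$). So $\sigma$ is the two-ended compactification of a closed strip, which is a closed disc.

**(S2)** *Distinct strips are disjoint.* The sets $\tilde\sigma$ are disjoint and lie in $\Omega$, the endpoints lie in $\Lambda$; so suppose $\sigma\ne\sigma'$ share an endpoint. The generators $\gamma,\gamma'$ of their stabilizers then share their axis. Both are primitive, so both generate the infinite cyclic stabilizer of the axis and $\gamma'=\gamma^{\pm1}$. If the types differ, two of the curves are homotopic in the Kleinian manifold, which is excluded. If the types agree, $\sigma'=h\sigma$ with $h\in\Gamma$ and $h\gamma h^{-1}=\gamma^{\pm1}$. Then $h$ preserves the axis, so $h\in\langle\gamma\rangle$ and $\sigma'=\sigma$, a contradiction.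

**(S3)** *(i) If $g\in\Gamma$ is loxodromic and not conjugate to a power of any $\gamma_i$, then no strip meets $\mathrm{Fix}(g)$, and $g^b\sigma\ne\sigma$ for all strips $\sigma$ and all $b\ne0$. (ii) If $\mathrm{Stab}(\sigma)=\langle\gamma\rangle$, then every strip $\sigma'\ne\sigma$ misses $\mathrm{Fix}(\gamma)$, and $\gamma^b\sigma'\ne\sigma'$ for $b\ne0$.* For (i): if $\sigma$ meets $\mathrm{Fix}(g)$, or if $g^b\in\mathrm{Stab}(\sigma)=\langle\gamma\rangle$ with $b\ne0$, then $g$ and $\gamma$ share their axis, whose stabilizer is $\langle\gamma\rangle$; so $g$ is a power of $\gamma$, a contradiction. For (ii): the first claim is (S2), since $\mathrm{Fix}(\gamma)\subset\sigma$. If $\gamma^b\sigma'=\sigma'$, then $\gamma^b$ and the generator of $\mathrm{Stab}(\sigma')$ share their axis, so $\sigma,\sigma'$ have the same endpoints, against (S2).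

Properties (S2) and (S3) are the places where primitivity and non-homotopy enter.

**The pinching deformation.** For $t\ge0$ let $h_t(x+iy)=x+ik_t(y)$ with
$$k_t(y)=(1+t/\beta)\,y\ \ (|y|\le\beta),\qquad k_t(y)=y+t\,\mathrm{sgn}(y)\ \ (\beta\le|y|<2\beta).$$
This maps $\{|y|<2\beta\}$ onto $\{|y|<2\beta+t\}$, is qc, commutes with $z\mapsto z+1$ and $z\mapsto-z$, and is a translation on each component of $\{\beta<|y|<2\beta\}$. Transport its Beltrami coefficient by all the maps $\tilde e$ to $\bigcup\tilde\sigma$ and extend it by $0$, also on $\Lambda$. The result is a $\Gamma$-invariant $\mu_t$ with $\|\mu_t\|_\infty<1$. Let $w_t$ be a qc homeomorphism of $\hat{\mathbf C}$ with coefficient $\mu_t$, $w_0=\mathrm{id}$, and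
$$\rho_t(g)=w_tgw_t^{-1}.$$
By invariance of $\mu_t$ these are Möbius maps, and $[\rho_t]\in QH(\Gamma)$. Two features will be used all the time.

* $w_t$ is conformal off the strips in the a.e. sense: $|Dw_t|^2=\mathrm{Jac}(w_t)$ a.e. off the strips, and $|Dw_t^{-1}|^2=\mathrm{Jac}(w_t^{-1})$ a.e. off $\bigcup w_t(\sigma)$.
* $w_t\circ\tilde e\circ h_t^{-1}$ is conformal and injective on $\{|\mathrm{Im}\,z|<2\beta+t\}$, because $w_t\circ\tilde e$ and $h_t$ have the same Beltrami coefficient. In the target the annulus has become long.

We can now state the sharper results.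

**Theorem B.** Let $\Gamma$ be any torsion-free non-elementary Kleinian group, not necessarily finitely generated, with $\gamma_i$ as in Theorem A and represented by disjoint simple closed curves $c_i$. Let $\rho_t$ ($t\ge0$) be the pinching deformation.

1. Every sequence $t_n\to\infty$ has a subsequence along which $\rho_{t_n}$, suitably conjugated, converges pointwise. Every such limit $\psi$ is faithful and discrete and has the properties in Theorem A.
2. Let $R^*$ be the Riemann surface obtained from $\Omega_\Gamma/\Gamma$ by removing the closed core annuli around the $c_i$ and gluing punctured discs to the $2m$ new ends (see Section 11). After passing to a further subsequence, $R^*$ embeds conformally in $\Omega_G/G$, compatibly with $\psi$. The $2m$ new punctures are distinct punctures of $\Omega_G/G$, two for each $\psi(\gamma_i)$.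

**Theorem C.** Let $\Gamma$ be as in Theorem B. Let $c_1,\dots,c_m$ be disjoint simple closed curves on $\Omega_\Gamma/\Gamma$, pairwise non-homotopic in $\Omega_\Gamma/\Gamma$, with $c_i$ freely homotopic in the Kleinian manifold to a loxodromic $\delta_i$. Let $\rho_t$ be the pinching deformation. Then some sequence $\rho_{t_n}$, $t_n\to\infty$, converges after conjugations if and only if all $\delta_i$ are primitive and no two $c_i$ are homotopic in $(\mathbf H^3\cup\Omega_\Gamma)/\Gamma$.

Theorem A follows from Theorem B(1).

## 4. A cyclic group, computed by hand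

A cyclic group is elementary, so the theorems do not cover it, but it shows what pinching does. Let $\gamma(u)=e^{\lambda_0}u$ with $\lambda_0>0$, and let the curve be the image of the positive real ray in the torus $(\mathbf C\setminus\{0\})/\langle\gamma\rangle$. Put $Y_0=2\pi/\lambda_0$ and $\tilde e(z)=e^{\lambda_0z}$ on $\{|\mathrm{Im}\,z|<2\beta\}$, where $4\beta<Y_0$. The strip is the sector $|\arg u|\le\lambda_0\beta$ together with $0,\infty$.

In the coordinate $\zeta$ with $u=e^{\lambda_0\zeta}$ the torus is $\mathbf C/(\mathbf Z+iY_0\mathbf Z)$. The map $w_t$ lifts to the homeomorphism $\tilde W$ given by $\tilde W(x+iy)=x+ik_t(y)$ for $|y|\le Y_0/2$, where $k_t(y)=y+t\,\mathrm{sgn}(y)$ for all $\beta\le|y|\le Y_0/2$, and by $\tilde W(\zeta+iY_0)=\tilde W(\zeta)+i(Y_0+2t)$. The target torus is $\mathbf C/(\mathbf Z+i(Y_0+2t)\mathbf Z)$, so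
$$\lambda_t=\frac{2\pi}{Y_0+2t}\to0 .$$
The pinched annulus has area $a=2(\beta+t)$ out of the total area $Y=Y_0+2t$, and the gap area $H=Y-a=Y_0-2\beta$ does not change. In the plane $w_t(\sigma)$ is the sector $|\arg u|\le\lambda_t(\beta+t)$, whose half-angle tends to $\pi$. It fills the fraction $a/Y$ of every disc centred at $0$:
$$|w_t(\sigma)\cap B(0,r)|=\tfrac aY\,\pi r^2,\qquad \tfrac aY\to1 .$$
Finally, conjugating $u\mapsto e^{\lambda_t}u$ by $u\mapsto(u-1)/\lambda_t$ gives $z\mapsto e^{\lambda_t}z+(e^{\lambda_t}-1)/\lambda_t\to z+1$. The limit is parabolic.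

Two features of this computation will survive in general: $H$ stays bounded, and the image strip occupies a definite proportion $a/Y$ of the area at every scale. What changes is that for a non-elementary $\Gamma$ the gap contains infinitely many other strips, all being stretched at the same time.

## 5. Montel's theorem on one component, and the collapse of the others

The dilatation of $w_t$ is $1+t/\beta\to\infty$, so compactness of $K$-qc maps is of no help. But $w_t$ is conformal on $X^\circ=\Omega\setminus\bigcup\tilde\sigma$. This set is open, since $\bigcup\tilde\sigma$ is the preimage of a compact subset of $\Omega/\Gamma$. So the first thing to try is normal families.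

**Observation.** Let $U$ be a component of $X^\circ$, let $x_1,x_2,x_3\in U$ be distinct, and normalize $w_t(x_1,x_2,x_3)=(0,1,\infty)$. Then every sequence $t_n$ has a subsequence along which $w_{t_n}$ converges locally uniformly on $U$ to a univalent map, and $\rho_{t_n}(g)$ converges for every $g\in\mathrm{Stab}(U)$.

*Proof.* On $U\setminus\{x_1,x_2,x_3\}$ the maps omit $0,1,\infty$, so by Montel a subsequence $w_n$ converges there locally uniformly. Suppose the limit is a constant $b$. Choose $k\ne l$ such that the values $v_k,v_l\in\{0,1,\infty\}$ at $x_k,x_l$ differ from $b$, and disjoint closed discs $D_k,D_l\subset U$ around $x_k,x_l$ containing no other $x_j$. Let $V$ be a round disc about $b$ with $v_k,v_l\notin V$. For large $n$, $w_n(\partial D_k)\subset V$. The connected set $\hat{\mathbf C}\setminus V$ misses $w_n(\partial D_k)$ and contains $v_k\in w_n(D_k)$, so it lies in $w_n(D_k)$. Likewise it lies in $w_n(D_l)$, against injectivity.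

So the limit is non-constant, hence univalent on $U\setminus\{x_1,x_2,x_3\}$ by Hurwitz. Let $D$ be a small closed disc around one $x_j$. For large $n$, $w_n(D)$ omits a fixed open disc about a limit value taken outside $D$, again by Hurwitz. After a Möbius change of target coordinates, the maximum principle turns uniform convergence on $\partial D$ into uniform convergence on $D$. The limit $w$ on $U$ is univalent by Hurwitz. For $g\in\mathrm{Stab}(U)$, $\rho_{t_n}(g)$ maps $(0,1,\infty)$ to the triple $w_n(gx_k)\to w(gx_k)$ of points with distinct limits, so it converges. $\square$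

In Example 1 with all curves on the top, $U=$ the lower half-plane contains no strip and $\mathrm{Stab}(U)=\Gamma$, so $\rho_{t_n}$ converges on all of $\Gamma$. In this case the existence of a limit costs nothing.

In general $\mathrm{Stab}(U)\ne\Gamma$. Take $g\notin\mathrm{Stab}(U)$. The points $gx_k$ lie in another component $gU$, where the $w_{t_n}$ omit $0,1,\infty$ and hence form a normal family, but now the limit may be constant. If it is, $\rho_{t_n}(g)$ carries $(0,1,\infty)$ to three points with a common limit and leaves every compact subset of $\mathrm{PSL}_2(\mathbf C)$. This is where the approach stops, and it has to stop somewhere. The argument used neither primitivity nor non-homotopy in the Kleinian manifold, and for the pair $\{c,c^*\}$ of Example 1 no sequence converges in any normalization, by Theorem C.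

To prevent collapse we need a quantitative argument that sees how strips lie between components. The tool is length–area. A curve in the source has an image whose length off the strips is controlled by area, since $|Dw_t|^2=\mathrm{Jac}$ there. Crossing a strip $\sigma$ contributes a jump of size at most the diameter of its image $E$, about which conformality says nothing. But suppose image strips are *fat*, meaning $|E|\ge c\,\mathrm{diam}(E)^2$ uniformly. Then $\sum\mathrm{diam}(E)^2$ is bounded by area too, and one more Cauchy–Schwarz, against the diameters of the source strips, controls the jumps. So the first task is fatness. As the sector of Section 4 suggests, the natural constant is $a/Y$. A second step, itself a length–area argument, shows that $a/Y$ stays away from $0$.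

From now on $c,C,C_1,\dots>0$ are constants independent of $t$, of the strip and of Möbius normalizations; $c,C$ may change from line to line.

## 6. Image strips are fat

**Torus coordinates.** Fix a strip $\sigma$ with its $\tilde e,\gamma$, and $t\ge0$. The element $\rho_t(\gamma)$ is discrete of infinite order with two fixed points, hence loxodromic. After a Möbius change of target coordinates $\rho_t(\gamma)z=e^\lambda z$ with $\infty$ attracting. Put $f=w_t\tilde eh_t^{-1}$ on $\{|\mathrm{Im}\,z|<2\beta+t\}$. It omits $0,\infty$ and satisfies $f(z+1)=e^\lambda f(z)$. We choose the branch of $\lambda$ so that $\log f(z+1)=\log f(z)+\lambda$; here $\mathrm{Re}\,\lambda>0$. Put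
$$\varphi_t=\lambda^{-1}\log f,\qquad \tau=\frac{2\pi i}\lambda,\qquad Y=\mathrm{Im}\,\tau=\frac{2\pi\,\mathrm{Re}\,\lambda}{|\lambda|^2}>0 .$$
Then $\varphi_t(z+1)=\varphi_t(z)+1$. Via $\zeta\mapsto e^{\lambda\zeta}$ the torus $(\hat{\mathbf C}\setminus\mathrm{Fix}\,\rho_t(\gamma))/\langle\rho_t(\gamma)\rangle$ is $\mathbf C/(\mathbf Z+\tau\mathbf Z)$, of area $Y$. Moreover, for integers $k,l$,
$$\varphi_t(z)=\varphi_t(z')+k\tau+l\ \Rightarrow\ z=z'+l\ \text{ and }\ k=0. \tag{1}$$
Indeed, applying $e^{\lambda(\cdot)}$ gives $f(z)=e^{\lambda l}f(z')=f(z'+l)$, so $z=z'+l$ by injectivity; then $\varphi_t(z)=\varphi_t(z')+l$ and $k\tau=0$.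

Let $S=\varphi_t(\{|\mathrm{Im}\,z|\le\beta+t\})$ and $\hat S=S+\tau\mathbf Z$, the full preimage of $w_t(\tilde\sigma)$ under $\zeta\mapsto e^{\lambda\zeta}$. Put $a=|S/\mathbf Z|\le Y$ and $H=Y-a$. All these quantities depend only on $t$ and on the type $i$. Set
$$\kappa_i(t)=a_i/Y_i\in(0,1],\qquad \kappa(t)=\min_i\kappa_i(t)>0.$$

We also need to know how the translates of $S$ are stacked. Since $\varphi_t$ preserves orientation and commutes with $z\mapsto z+1$, the points to the left of a horizontal line, directed to the right, go to the left of its image, which is again a periodic curve running to the right. So upper and lower boundary lines go to the upper and lower boundary curves of $S$. The sets $S+k\tau$ are disjoint by (1). If $S+\tau$ were below $S$, then $S+n\tau$ would be below $S$ for all $n\geq 1$, which is absurd since $\mathrm{Im}(n\tau)\to+\infty$. So $S+\tau$ lies above $S$.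

**Lemma 1.** There is $C_1=C_1(\beta)$ with $C_1^{-1}\le|\varphi_t'|\le C_1$ on $\{|\mathrm{Im}\,z|\le\beta+t\}$. Consequently
$$2C_1^{-2}(\beta+t)\le a\le2C_1^2(\beta+t), \tag{2}$$
and $\mathrm{Im}$ oscillates by at most $C_1$ on each boundary curve of $S$.

*Proof.* For such $z$ the disc $B(z,\beta)$ is in the domain of $\varphi_t$. By (1) and $2\beta<1$, distinct points of $\varphi_t(B(z,\beta))$ are distinct mod $\mathbf Z$. By Koebe this set contains a disc of radius $\beta|\varphi_t'(z)|/4$, and an open disc of radius $>\frac12$ contains two points differing by $1$; so $\beta|\varphi_t'(z)|/4\le\frac12$. For the lower bound, Koebe distortion along a chain of boundedly many discs gives $|\varphi_t'(z+s)|\le C|\varphi_t'(z)|$ for $s\in[0,1]$, so $1=\bigl|\int_0^1\varphi_t'(z+s)\,ds\bigr|\le C|\varphi_t'(z)|$. Integrating $|\varphi_t'|^2$ over $\{|\mathrm{Im}\,z|\le\beta+t\}/\mathbf Z$ gives (2). On a boundary curve $\mathrm{Im}$ is periodic and one period has length at most $C_1$. $\square$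

**Lemma 2.** For all $\zeta\in\hat S$ and all $r>0$: $\ |\hat S\cap B(\zeta,r)|\ge c\,\dfrac aY\,r^2$.

*Proof.* By translation we may take $\zeta=\varphi_t(z_0)\in S$. First we bound the contribution of $S$ alone. Put $s=r/C_1$. The closed strip $\{|\mathrm{Im}\,z|\le\beta+t\}$ is convex, so $\varphi_t$ is $C_1$-Lipschitz on it. It contains a closed rectangle of width $s$ and height $\min(s/2,\beta+t)$ with $z_0$ on the middle of a horizontal side: extend it upwards if $\mathrm{Im}\,z_0\le0$ and downwards otherwise. Its points are at distance $\le s/\sqrt2<s$ from $z_0$, so its image lies in $S\cap B(\zeta,r)$. By Lemma 1, injectivity and (2),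
$$|S\cap B(\zeta,r)|\ge C_1^{-2}s\min(s/2,\beta+t)\ge c\,r\min(r,a). \tag{3}$$

If $r\le4Y$, then $r\min(r,a)\ge r^2a/(4Y)$, because $a\le Y$, and we are done.

If $r>4Y$ and $r\ge2$, we use the translates of $S$. For each integer $k$ with $|k|\le r/4Y$ there is $\zeta_k=\zeta+k\tau+l_k\in S+k\tau$ with $l_k\in\mathbf Z$ such that $|\mathrm{Re}(\zeta_k-\zeta)|\le\frac12\le\frac r4$; also $|\mathrm{Im}(\zeta_k-\zeta)|=|k|Y\le\frac r4$. So $|\zeta_k-\zeta|\le r/2$ and $B(\zeta_k,r/2)\subset B(\zeta,r)$. Since $a\le Y<r/4$, (3) gives $|(S+k\tau)\cap B(\zeta_k,r/2)|\ge c\,ra$. There are at least $r/4Y$ such $k$, and the $S+k\tau$ are disjoint, so the total is $\ge c\,r^2a/Y$.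

If $4Y<r<2$, then $a<r$, and (3) gives at least $c\,ra\ge c\,r^2a/2\ge c\,r^2$ by (2), and $a/Y\le1$. $\square$

**Lemma 3 (fatness).** Let $t\ge0$, $M$ a Möbius map, $\sigma$ a strip, $E=Mw_t(\sigma)$. If $x\in E\cap\mathbf C$ and $E\not\subset B(x,r)$, then $|E\cap B(x,r)|\ge c\,\kappa(t)\,r^2$.

*Proof.* Lemma 2 is the statement in the $\zeta$-coordinate, and we must transport it through $e^{\lambda\zeta}$ and a Möbius map. The trouble is near $0$ and $\infty$, and the first step moves away from them. In the torus coordinates put $\Sigma=w_t(\sigma)=e^{\lambda S}\cup\{0,\infty\}$ and let $M$ now denote the Möbius map with $M(\Sigma)=E$.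

**Step 1: a point of $\Sigma$ with room around it.** Let $B=B(x,r)$ and $D=M^{-1}(B)$ with its hyperbolic metric $d_D$, and $y=M^{-1}(x)\in\Sigma\cap D$. As $\Sigma$ is connected and not contained in $D$, it meets every circle $\{d_D(y,\cdot)=s\}$. So there are $y_0=y$, $y_{1/2}$, $y_1\in\Sigma\cap D$ with $d_D(y,y_s)=s$. Their mutual distances are at least $\frac12$, so the closed $d_D$-balls of radius $\frac18$ about them are disjoint. One of the three, about $y'$ say, contains neither $0$ nor $\infty$. Let $D'$ be its interior, a Euclidean disc omitting $0$, and $d=\mathrm{dist}(y',\partial D')\le|y'|$.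

**Step 2: comparing areas before and after $M$.** The map $M:D\to B$ is a hyperbolic isometry, and $M(y')$ is within hyperbolic distance $1$ of the centre $x$ of $B$. Within hyperbolic distance $\frac98$ of $x$ the hyperbolic density of $B$ is at most $C/r$, so $M(D')\supset B(M(y'),cr)$. The $\frac14$-theorem for $M^{-1}$ on this disc says that $D'$ contains a disc about $y'$ of radius $\frac14cr/|M'(y')|$, so $|M'(y')|\ge cr/d$. Koebe distortion for $M$ on $B(y',d)\subset D'$ gives $|M'|\ge cr/d$ on $B(y',d/2)$. Since $M(B(y',d/2))\subset B$,
$$|E\cap B|\ge c\,(r/d)^2\,|\Sigma\cap B(y',d/2)| .$$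

**Step 3: applying Lemma 2.** Choose $\zeta'\in\hat S$ with $e^{\lambda\zeta'}=y'$. On $B\bigl(\zeta',\frac d{4|\lambda||y'|}\bigr)$ we have $|\lambda(\zeta-\zeta')|\le\frac d{4|y'|}\le\frac14$. So $\zeta\mapsto e^{\lambda\zeta}=y'e^{\lambda(\zeta-\zeta')}$ is injective there. Its image lies in $B(y',d/2)$, as $|e^v-1|\le|v|e^{1/4}<2|v|$ for $0<|v|\le\frac14$. Its derivative has modulus at least $|\lambda||y'|e^{-1/4}\ge|\lambda||y'|/2$. By Lemma 2,
$$|\Sigma\cap B(y',d/2)|\ge c\,|\lambda|^2|y'|^2\,\kappa(t)\Bigl(\frac d{4|\lambda||y'|}\Bigr)^2=c\,\kappa(t)\,d^2 .$$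
Together with Step 2 this is the claim. $\square$

**Lemma 4 (logarithmic form).** Suppose $E=Mw_t(\sigma)\subset\mathbf C\setminus\{0\}$ is bounded, and let $\mathcal X$ be a lift of $E$ under $\exp$, that is, a component of $\exp^{-1}(E)$; it is mapped homeomorphically to $E$, as $E$ is a closed disc. Then $|\mathcal X|\ge c\,\kappa(t)\min(1,\mathrm{diam}\,\mathcal X)^2$.

*Proof.* Let $v_0\in\mathcal X$, $x=e^{v_0}$, $\delta=\min(1,\frac12\mathrm{diam}\,\mathcal X)$. By connectedness there is $v_1\in\mathcal X$ with $|v_1-v_0|=\delta$. For $|v|\le1$ we have $|e^v-1-v|\le(e-2)|v|^2$, so $|e^v-1|\ge(3-e)|v|$, and $3-e>\frac14$. So $|e^{v_1}-x|>\delta|x|/4=:r$ and $E\not\subset B(x,r)$. Lemma 3 gives $|E\cap B(x,r)|\ge c\kappa(t)\delta^2|x|^2$. On $B(x,r)$ we have $|z|\le\frac54|x|$, so $|\mathcal X|=\int_E|z|^{-2}dA\ge c\kappa(t)\delta^2$, and $\delta\ge\frac12\min(1,\mathrm{diam}\,\mathcal X)$. $\square$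

At $t=0$ we have $w_0=\mathrm{id}$ and $\kappa(0)>0$, and fatness becomes information on the source.

**Lemma 5 (source sums).** (i) In the spherical metric
$$\sum_\sigma\mathrm{diam}(\sigma)^2<\infty ; \tag{4}$$
in particular only finitely many strips have diameter $\ge\varepsilon$, for each $\varepsilon>0$.
(ii) Let $g\in\Gamma$ be loxodromic, $gz=e^{\tilde\lambda_0}z$ in suitable coordinates, and consider a $\langle g\rangle$-invariant family of strips missing $\mathrm{Fix}(g)=\{0,\infty\}$ and not stabilized by any $g^b$, $b\ne0$. Let $\mathcal X$ denote their lifts under $\exp$. Then $\sum\mathrm{diam}(\mathcal X)^2<\infty$, the sum being over lifts modulo the lattice $2\pi i\mathbf Z+\tilde\lambda_0\mathbf Z$, i.e. over strips modulo $\langle g\rangle$. The images of the lifts in the torus $\mathbf C/(2\pi i\mathbf Z+\tilde\lambda_0\mathbf Z)$ are embedded, and disjoint for different $\langle g\rangle$-orbits.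

*Proof.* (i) Move a point of $\mathrm{int}\,X$ to $\infty$ by a Möbius map; this changes spherical distances by a bounded factor, and now all strips lie in a bounded disc. A strip is not contained in a disc $B(x,\frac13\mathrm{diam}\,\sigma)$, so Lemma 3 gives $|\sigma|\ge c\,\mathrm{diam}(\sigma)^2$ with $c$ now depending on $\kappa(0)$. The strips are disjoint.

(ii) Suppose $\mathcal X$ meets $\mathcal X+2\pi ik+b\tilde\lambda_0$, where $\mathcal X$ lifts $\sigma$. Then $\sigma$ meets $g^b\sigma$, so $g^b\sigma=\sigma$ and $b=0$; as $\exp$ is injective on $\mathcal X$, $k=0$. So lifts inject into the torus, and lifts of strips in different orbits have disjoint images. By Lemma 4, $\sum\min(1,\mathrm{diam}\,\mathcal X)^2$ is at most a constant times the area of the torus. Hence only finitely many terms have $\mathrm{diam}\,\mathcal X\ge1$. Each diameter is finite, and the claim follows. $\square$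

**Lemma 6 (length principle).** Let $F$ be absolutely continuous on a compact interval or circle $I$, with values in $\mathbf R$ or $\mathbf R/2\pi\mathbf Z$, and let $E_j\subset I$ be countably many closed sets. Then
$$|F(I)|\le\int_{I\setminus\bigcup E_j}|F'|+\sum_j|F(E_j)| .$$

*Proof.* By subadditivity of (outer) measure it suffices that $|F(A)|\le\int_A|F'|$ for measurable $A$. For an interval this is clear, hence also for open sets; for general $A$ take open $U\supset A$ with $\int_{U\setminus A}|F'|$ small. $\square$

## 7. The gap between consecutive translates stays bounded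

In Section 4 the gap $H$ was constant in $t$. In general it contains other strips, whose stretching could make it grow. Lemma 4 controls this, but with the unknown constant $\kappa(t)$. The point of the next proof is that the resulting inequality is strong enough to bound $\kappa(t)$ from below.

**Proposition 7.** There is $C_4$ with $H_i(t)\le C_4/\kappa(t)$ for all $i$ and $t$. Hence there is $t_0$ with $\kappa(t)\ge\frac12$ for all $t\ge t_0$.

*Proof.* Fix $i$, a strip $\sigma$ of type $i$, and the torus coordinates of Section 6 for times $0$ and $t$ (index $0$ for time $0$). Constants $C$ may now depend on $\Gamma$, on $\sigma$ and on the map $\Theta_0$ chosen below, but not on $t$.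

**Step 1: lifting $w_t$ to the $\zeta$-planes.** We want a map in which the translations by $1$ and $\tau$ are visible. In the chosen coordinates $w_t$ is an orientation-preserving homeomorphism of $\hat{\mathbf C}$ fixing $0$ and $\infty$. It lifts through $\zeta\mapsto e^{\lambda_0\zeta}$ and $\zeta\mapsto e^{\lambda\zeta}$ to a homeomorphism $\tilde W:\mathbf C\to\mathbf C$ with $\tilde W(\zeta+\tau_0)=\tilde W(\zeta)+\tau$. Both $\tilde W\circ\varphi_0$ and $\varphi_t\circ h_t$ lift $w_t\tilde e$ on the simply connected strip $\{|\mathrm{Im}\,z|<2\beta\}$. So after changing $\tilde W$ by a multiple of $\tau$ we have $\tilde W\circ\varphi_0=\varphi_t\circ h_t$. Since $w_t\gamma=\rho_t(\gamma)w_t$, we have $\tilde W(\zeta+1)=\tilde W(\zeta)+1+k\tau$ with a constant $k\in\mathbf Z$. At $\zeta=\varphi_0(z)$ the left side is $\varphi_t(h_t(z+1))=\varphi_t(h_t(z))+1$, so $k=0$.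

**Step 2: height and area of the gap.** Let $G_0$ be the closed region between the upper boundary curve of $S_0$ and the lower boundary curve of $S_0+\tau_0$. By Step 1, $G_t:=\tilde W(G_0)$ is the corresponding region for $S,S+\tau$; call its lower and upper boundary curves $\partial_-$ and $\partial_+$. The region between the lower boundary curves of $S$ and of $S+\tau$ is a fundamental domain for $\zeta\mapsto\zeta+\tau$, so $|G_t/\mathbf Z|=Y-a=H$. Let $m_\pm,M_\pm$ be the minimum and maximum of $\mathrm{Im}$ on $\partial_\pm$; by Lemma 1, $M_\pm-m_\pm\le C_1$. As $G_t\subset\{m_-\le\mathrm{Im}\le M_+\}$, we get $H\le M_+-m_-$. As $\{M_-<\mathrm{Im}<m_+\}\subset G_t$ (if non-empty), we get $m_+-M_-\le H$. Hence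
$$m_+-M_-\ge H-2C_1,\qquad \mathrm{osc}_{G_t}\mathrm{Im}=M_+-m_-\le H+2C_1. \tag{5}$$

**Step 3: coordinates on $G_0$.** We need vertical arcs in $G_0$ along which to run length–area. The annulus $G_0/\mathbf Z$ has real-analytic boundary. So, by uniformization and Schwarz reflection, there are $h,\epsilon>0$ and an injective conformal map $\Theta_0$ from $\{-\epsilon<\mathrm{Im}<h+\epsilon\}$ onto a neighbourhood of $G_0$, commuting with $z\mapsto z+1$, mapping $\{0\le\mathrm{Im}\le h\}$ onto $G_0$ and the lower boundary to the lower boundary. Put $\Theta(x,s)=\Theta_0(x+ihs)$, $0\le s\le1$. By periodicity and compactness $|\Theta_0'|$ is bounded above and below near $\{0\le\mathrm{Im}\le h\}$. The function $\mathsf x(\zeta)=\mathrm{Re}\,\Theta_0^{-1}(\zeta)$ is Lipschitz on $G_0$. Indeed it has bounded derivative near $G_0$, so it is Lipschitz at scales below some $\epsilon'>0$. And $\mathsf x(\zeta)-\mathrm{Re}\,\zeta$ is periodic, hence bounded, so at scales $\ge\epsilon'$ we have $|\Delta\mathsf x|\le|\Delta\zeta|+C\le C|\Delta\zeta|$.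

**Step 4: length–area.** We estimate the height of $G_t$ along images of the arcs $\Theta(x,\cdot)$. Since $\tilde W\circ\Theta_0$ is qc near the closed strip, for a.e. $x$ the function $F(s)=\mathrm{Im}\,\tilde W(\Theta(x,s))$ is absolutely continuous on $[0,1]$ with $|F'|\le C|D\tilde W|$ a.e., and $F(1)-F(0)\ge m_+-M_-\ge H-2C_1$.

By (S2) and (S3)(ii) every strip other than $\sigma$ misses $\mathrm{Fix}(\gamma)$. So it lifts through $e^{\lambda_0\zeta}$ to connected sets disjoint from all $S_0+k\tau_0$, each contained in the interior of some $G_0+k\tau_0$. Let $\mathcal X$ run over the lifts lying in $G_0$, and put $h_{\mathcal X}=\mathrm{osc}_{\tilde W\mathcal X}\mathrm{Im}$. The set of $x\in\mathbf R$ for which $\Theta(x,\cdot)$ meets $\mathcal X$ is $\mathsf x(\mathcal X)$, of measure at most $C\,\mathrm{diam}\,\mathcal X$. Apply Lemma 6 to $F$ and the closed sets $\{s:\Theta(x,s)\in\mathcal X\}$: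
$$H-2C_1\le\int_{\{s:\ \Theta(x,s)\text{ off strips}\}}|F'|\,ds+\sum_{\mathcal X\text{ met by }\Theta(x,\cdot)}h_{\mathcal X}.$$
Integrate over $x\in[0,1]$. Because $h_{\mathcal X+n}=h_{\mathcal X}$ and $\mathsf x(\zeta+n)=\mathsf x(\zeta)+n$, the sum over all $\mathcal X$ of $|\mathsf x(\mathcal X)\cap[0,1]|\,h_{\mathcal X}$ unfolds to the sum over $\mathcal X$ mod $\mathbf Z$ of $|\mathsf x(\mathcal X)|\,h_{\mathcal X}$. So
$$H-2C_1\le C\int_{(G_0/\mathbf Z)\setminus\text{strips}}|D\tilde W|\,dA+C\sum_{\mathcal X\bmod\mathbf Z}\mathrm{diam}(\mathcal X)\,h_{\mathcal X}\le CH^{1/2}+C\Bigl(\sum_{\mathcal X\bmod\mathbf Z}h_{\mathcal X}^2\Bigr)^{1/2}. \tag{6}$$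
The last step is Cauchy–Schwarz twice. For the integral we use $|D\tilde W|^2=\mathrm{Jac}(\tilde W)$ a.e. off the strips and $|\tilde W(G_0)/\mathbf Z|=H$. For the sum we use Lemma 5(ii) with $g=\gamma$, the family of all strips $\ne\sigma$ (allowed by (S3)(ii)), and $v=\lambda_0\zeta$; each such strip has exactly one lift in $G_0$.

**Step 5: fatness bounds the jumps.** By (5), $h_{\mathcal X}\le H+2C_1\le Y+2C_1\le CY$, since $Y\ge a\ge c$ by (2). As $|\lambda|=2\pi/|\tau|\le2\pi/Y$, we get $|\lambda|h_{\mathcal X}\le C$. The set $\lambda\tilde W\mathcal X$ is a lift under $\exp$ of the image under $w_t$ of a strip missing $\mathrm{Fix}(\gamma)$, so Lemma 4 gives, with $\kappa=\kappa(t)$,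
$$|\lambda|^2|\tilde W\mathcal X|\ge c\kappa\min(1,|\lambda|h_{\mathcal X})^2\ge c\kappa|\lambda|^2h_{\mathcal X}^2 .$$
The sets $\tilde W\mathcal X$ are disjoint mod $\mathbf Z$ in $G_t$, so $\sum h_{\mathcal X}^2\le(C/\kappa)\sum|\tilde W\mathcal X|\le CH/\kappa$. With (6) and $\kappa\le1$: $H-2C_1\le C(H/\kappa)^{1/2}$. If $H\ge4C_1$, then $H/2\le C(H/\kappa)^{1/2}$, i.e. $H\le4C^2/\kappa$; otherwise $H\le4C_1/\kappa$. Take for $C_4$ the maximum over the finitely many types.

**Step 6: the bound on $\kappa$.** Choose $i$ with $\kappa_i(t)=\kappa(t)=:\kappa$. Then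
$$\frac1\kappa=\frac{Y_i}{a_i}=1+\frac{H_i}{a_i}\le1+\frac{C_4}{\kappa a_i}.$$
By (2) there is $t_0$ with $a_i\ge2C_4$ for all $t\ge t_0$ and all $i$. Then $\frac1\kappa\le1+\frac1{2\kappa}$, i.e. $\kappa\ge\frac12$. $\square$

From now on $t\ge t_0$, and Lemmas 3 and 4 hold with a uniform constant $c$ in place of $c\,\kappa(t)$.

**Corollary 8.** If $\lambda_t$ is the number $\lambda$ of Section 6 for a strip of type $i$, then $|\lambda_t|\le2\pi/Y_i\le2\pi/a_i\to0$. So the multiplier of $\rho_t(\gamma_i)$ tends to $1$.

This uses only (2), not Proposition 7. Making the $\gamma_i$ parabolic in a limit is the easy part; having a limit is not.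

## 8. Pinched maps do not pull two pairs of points far apart

Collapse means that two points of $X$ are brought together while two others stay apart. After a Möbius map, the two pairs are then separated by a very long round annulus.

**Lemma 9 (separation).** Let $p\ne p'$ and $q\ne q'$ be points of $X$. There is $L_0$ such that for no $t\ge t_0$, Möbius map $M$, $a\in\mathbf C$ and $L\ge L_0$ do we have $Mw_t(p),Mw_t(p')\in\{|z-a|\le e^{-L}\}$ and $Mw_t(q),Mw_t(q')\in\{|z-a|\ge1\}\cup\{\infty\}$.

*Proof.* Suppose there are counterexamples with $L_n\to\infty$. Put $W=W_n=M_nw_{t_n}$ and translate so that $a=0$. We drop $n$ for the moment. For $s\in[1,L-1]$ let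
$$K_s=\{|z|=e^{-s}\},\qquad A_s=\{e^{-s-1}<|z|<e^{-s+1}\},\qquad J_s=W^{-1}(K_s).$$
$J_s$ is a Jordan curve separating $\{p,p'\}$ from $\{q,q'\}$. The source carries the spherical metric. A strip $\sigma$ with $W\sigma\cap K_s\ne\emptyset$ is called *small at $s$* if $W\sigma\subset A_s$, and *big at $s$* otherwise. We want an $s$ for which $J_s$ is short apart from a bounded number of strips.

**Step 1: at most $N_0$ strips are big at $s$, with $N_0$ uniform.** If $\sigma$ is big and $x\in K_s\cap W\sigma$, then $B(x,e^{-s}/2)\subset A_s$ does not contain $W\sigma$. By Lemma 3, $|W\sigma\cap B(x,e^{-s}/2)|\ge ce^{-2s}$. These sets are disjoint for different $\sigma$ and lie in $\{|z|<\frac32e^{-s}\}$, so their number is bounded.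

**Step 2: a good $s$.** Here length–area makes everything except the big strips negligible. Let $\ell_s=\int_{K_s\setminus\bigcup W\sigma}|DW^{-1}||dz|$, and let $b_s$ be the sum of $\mathrm{diam}(\sigma)$ over the strips small at $s$. Write $z=e^{-s+i\theta}$, so that $|z|^2\,ds\,d\theta=dA$. By Cauchy–Schwarz, $|DW^{-1}|^2=\mathrm{Jac}(W^{-1})$ a.e. off $\bigcup W\sigma$, and the sphere having area $4\pi$,
$$\int_1^{L-1}\ell_s\,ds=\iint_{\text{off strips}}|DW^{-1}||z|\,ds\,d\theta\le(2\pi L)^{1/2}(4\pi)^{1/2}.$$
If $\sigma$ is small at some $s$, let $h_\sigma=\mathrm{osc}_{W\sigma}\log|z|\le2$. By Lemma 4 the logarithmic area $\int_{W\sigma}|z|^{-2}dA$ is at least $c\min(1,h_\sigma)^2\ge ch_\sigma^2/4$. These areas sum to at most $2\pi L$, since $W\sigma\subset\{e^{-L}<|z|<1\}$. So $\sum h_\sigma^2\le CL$. The set of $s$ with $W\sigma\cap K_s\ne\emptyset$ has measure at most $h_\sigma$. With (4),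
$$\int_1^{L-1}b_s\,ds\le\sum\mathrm{diam}(\sigma)h_\sigma\le\Bigl(\sum\mathrm{diam}(\sigma)^2\Bigr)^{1/2}\Bigl(\sum h_\sigma^2\Bigr)^{1/2}\le CL^{1/2}.$$
For a.e. $s$ the qc map $W^{-1}$ is absolutely continuous on $K_s$, with tangential derivative bounded by $|DW^{-1}|$ a.e. on $K_s$. So we can choose $s=s_n\in[1,L_n-1]$ with this property and
$$\ell_{s_n}+b_{s_n}\le CL_n^{-1/2}\to0 .$$
Put $J_n=J_{s_n}$.

**Step 3: the limiting big strips.** For a $1$-Lipschitz function $u$ on the sphere, Lemma 6 applied to $u\circ W^{-1}|_{K_{s_n}}$ and the closed sets $K_{s_n}\cap W\sigma$ shows that the interval $u(J_n)$ has length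
$$|u(J_n)|\le\ell_{s_n}+b_{s_n}+\sum_{\sigma\text{ big at }s_n}\mathrm{osc}_\sigma u. \tag{7}$$
Let $d_{n,1}\ge\dots\ge d_{n,N_0}\ge0$ be the diameters of the strips big at $s_n$, padded by zeros. Pass to a subsequence with $d_{n,l}\to d_l$ for each $l$, and let $P=\#\{l:d_l>0\}$. By (4) only finitely many strips have diameter above a given positive bound. So after passing to a subsequence the first $P$ big strips $\sigma_1,\dots,\sigma_P$ are independent of $n$. All of them meet $J_n$. Put $\eta_n=\ell_{s_n}+b_{s_n}+\sum_{l>P}d_{n,l}\to0$.

**Step 4: contradiction in each case.** Suppose $P\ge2$. By (S2), $\delta=\min_{2\le l\le P}\mathrm{dist}(\sigma_1,\sigma_l)>0$. The function $u=\min(\mathrm{dist}(\cdot,\sigma_1),\delta)$ is constant on each $\sigma_l$, $l\le P$, and takes the values $0$ and $\delta$ on $J_n$. So (7) gives $\delta\le\eta_n$, a contradiction.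

Suppose $P=1$. The function $u=\mathrm{dist}(\cdot,\sigma_1)$ vanishes somewhere on $J_n$, so (7) gives $\sup_{J_n}\mathrm{dist}(\cdot,\sigma_1)\le\eta_n\to0$. By (S1), and since $p,q\notin\sigma_1$, there is a path from $p$ to $q$ in $\hat{\mathbf C}\setminus\sigma_1$. It has positive distance from $\sigma_1$, so it misses $J_n$ for large $n$. But $J_n$ separates $p$ from $q$, a contradiction.

Suppose $P=0$. With $u=\mathrm{dist}(\cdot,x_n)$ for some $x_n\in J_n$, (7) shows that $J_n$ lies in a closed disc $B_n$ of radius $\eta_n\to0$. For large $n$ one of $p,p'$ and one of $q,q'$ lie in the connected set $\hat{\mathbf C}\setminus B_n$, hence in the same component of $\hat{\mathbf C}\setminus J_n$, a contradiction. $\square$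

## 9. Limits exist and are faithful and discrete

Fix distinct $x_1,x_2,x_3\in X$ and normalize $w_t(x_1,x_2,x_3)=(0,1,\infty)$.

**Lemma 10.** For $y\ne y'$ in $X$ the chordal distance of $w_t(y),w_t(y')$ is bounded below for $t\ge t_0$.

*Proof.* Otherwise, for some sequence $t_n\ge t_0$, $w_{t_n}(y)$ and $w_{t_n}(y')$ tend to the same $b\in\hat{\mathbf C}$. Choose $k\ne l$ such that $w_t(x_k),w_t(x_l)\in\{0,1,\infty\}$, which do not depend on $t$, differ from $b$. Let $R$ be a rotation of the sphere with $R(b)=0$. There is $\rho>0$ such that $Rw_{t_n}(x_k)$ and $Rw_{t_n}(x_l)$ lie in $\{|z|\ge\rho\}\cup\{\infty\}$, while $Rw_{t_n}(y),Rw_{t_n}(y')\to0$. With $M=\rho^{-1}R$, $a=0$, $\{p,p'\}=\{y,y'\}$, $\{q,q'\}=\{x_k,x_l\}$ and suitable $L_n\to\infty$ this contradicts Lemma 9. $\square$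

**Existence of limits.** For $g\in\Gamma$ the map $\rho_t(g)$ carries $(0,1,\infty)$ to $(w_t(gx_1),w_t(gx_2),w_t(gx_3))$, and the $gx_k\in X$ are distinct, since $X$ is $\Gamma$-invariant. By Lemma 10 these triples stay in a compact set of triples of distinct points. So $\{\rho_t(g)\}_{t\ge t_0}$ is relatively compact in $\mathrm{PSL}_2(\mathbf C)$. As $\Gamma$ is countable, a diagonal argument shows that every sequence $t_n\to\infty$ has a subsequence along which $\rho_{t_n}\to\psi$ pointwise. The collapse feared in Section 5 does not occur.

**Lemma 11.** Let $\rho_{t_n}$, conjugated by arbitrary Möbius maps, converge pointwise to $\psi$. Then $\psi$ is faithful and discrete.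

*Proof.* Otherwise there are $g_k\ne1$ in $\Gamma$ with $\psi(g_k)\to1$ (a constant sequence if $\psi$ is not injective). Take loxodromic $a_1,a_2\in\Gamma$ without common fixed points. If $g_k$ and $a_j$ do not commute, then $\rho_{t_n}\langle g_k,a_j\rangle$ is discrete, torsion-free and non-abelian, hence non-elementary, and Jørgensen's inequality gives
$$|\mathrm{tr}^2\rho_{t_n}(g_k)-4|+|\mathrm{tr}[\rho_{t_n}(g_k),\rho_{t_n}(a_j)]-2|\ge1 .$$
Letting $n\to\infty$, the same holds for $\psi$; but the left side for $\psi$ tends to $0$ as $k\to\infty$. So for large $k$, $g_k$ commutes with $a_1$ and $a_2$. It then preserves both axes and, there being no flips, fixes the four points of $\mathrm{Fix}(a_1)\cup\mathrm{Fix}(a_2)$. So $g_k=1$, a contradiction. $\square$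

**The $\gamma_i$ become parabolic.** By Corollary 8, $\mathrm{tr}^2\psi(\gamma_i)=4$, and $\psi(\gamma_i)\ne1$ by Lemma 11. So $\psi(\gamma_i)$ is parabolic.

## 10. No other element becomes parabolic

**Proposition 12.** If $g\in\Gamma$ is loxodromic and not conjugate to a power of any $\gamma_i$, then the translation length of $\rho_t(g)$ is bounded below for $t\ge t_0$. Hence, for every limit $\psi$ of a sequence $\rho_{t_n}$, $t_n\to\infty$ (after conjugations), $\psi(g)$ is not parabolic.

*Proof.* If the translation length tends to $0$, the torus of $\rho_t(g)$ has small area although it contains loops of length at least $2\pi$. Length–area, with fat strips, forbids this.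

**Step 1: the lift.** Use coordinates with $gz=e^{\tilde\lambda_0}z$ and $\rho_t(g)z=e^{\tilde\lambda_t}z$, $\infty$ attracting. As in Step 1 of Proposition 7, $w_t$ lifts through $\exp$ to a homeomorphism $\tilde W:\mathbf C\to\mathbf C$ with $\tilde W(v+2\pi i)=\tilde W(v)+2\pi i$ and, for a suitable branch of $\tilde\lambda_t$, $\tilde W(v+\tilde\lambda_0)=\tilde W(v)+\tilde\lambda_t$. Here $\mathrm{Re}\,\tilde\lambda_t>0$ is the translation length of $\rho_t(g)$, and the target torus has area $A_t=2\pi\,\mathrm{Re}\,\tilde\lambda_t$. Suppose $A_{t_n}\to0$ for some $t_n\ge t_0$. By (S3)(i) all strips miss $\mathrm{Fix}(g)$ and lift under $\exp$. For each strip choose a lift $\mathcal X$; all its lifts are $\mathcal X+2\pi ik$. By (S3)(i) and Lemma 5(ii), the lifts of strips modulo $\langle g\rangle$ embed disjointly in the source torus and, via $\tilde W$, in the target torus. The numbers $\mathrm{diam}\,\mathcal X$ and $\mathrm{diam}\,\tilde W\mathcal X$ depend only on the $\langle g\rangle$-orbit of the strip.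

**Step 2: length–area on loops.** For $x\in[0,1]$ consider the loop $s\mapsto x\tilde\lambda_0+2\pi is$, $s\in\mathbf R/\mathbf Z$, in $\mathbf C/2\pi i\mathbf Z$. For a.e. $x$ the function $F(s)=\mathrm{Im}\,\tilde W(x\tilde\lambda_0+2\pi is)\bmod2\pi$ is an absolutely continuous degree one map of circles, hence onto. By Lemma 6,
$$2\pi\le2\pi\int_{\text{off strips}}|D\tilde W|\,ds+\sum_{\sigma\text{ met by the loop}}\mathrm{diam}(\tilde W\mathcal X).$$
Integrate over $x\in[0,1]$. The parallelogram swept out is a fundamental domain for the source lattice. So by Cauchy–Schwarz and $|D\tilde W|^2=\mathrm{Jac}(\tilde W)$ off the strips, the first term gives at most $CA_{t_n}^{1/2}$ with $C=C(g)$. The set of $x\in\mathbf R$ whose loop meets a given strip has measure at most $\mathrm{diam}(\mathcal X)/\mathrm{Re}\,\tilde\lambda_0$, and loop $x$ meets $g^b\sigma$ if and only if loop $x-b$ meets $\sigma$. So the sum over strips with $x\in[0,1]$ unfolds into a sum over $\langle g\rangle$-orbits with $x\in\mathbf R$. With Lemma 5(ii) and Cauchy–Schwarz,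
$$2\pi\le CA_{t_n}^{1/2}+C\Bigl(\sum_{\mathcal X\bmod\langle g\rangle}\mathrm{diam}(\tilde W\mathcal X)^2\Bigr)^{1/2}.$$

**Step 3: fatness.** By Lemma 4, $c\min(1,\mathrm{diam}\,\tilde W\mathcal X)^2\le|\tilde W\mathcal X|\le A_{t_n}\to0$. So for large $n$ all these diameters are $<1$, and $\sum\mathrm{diam}(\tilde W\mathcal X)^2\le C\sum|\tilde W\mathcal X|\le CA_{t_n}$. Thus $2\pi\le CA_{t_n}^{1/2}\to0$, a contradiction.

If $\psi(g)$ were parabolic, then $\mathrm{tr}^2\rho_{t_n}(g)\to4$ and $\mathrm{Re}\,\tilde\lambda_{t_n}\to0$, against the bound just proved. $\square$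

**Proof of Theorem B(1) and of Theorem A.** By Section 9 every sequence $t_n\to\infty$ has a subsequence along which the normalized $\rho_{t_n}$ converge. Now let $\psi$ be the limit of any sequence $\rho_{t_n}$, $t_n\to\infty$, that converges after conjugation by arbitrary Möbius maps. By Lemma 11, $\psi:\Gamma\to G=\psi(\Gamma)$ is an isomorphism onto a Kleinian group, and its class lies in $\overline{QH(\Gamma)}$. By Corollary 8 and $\psi(\gamma_i)\neq 1$, each $\psi(\gamma_i)$ is parabolic, while $\gamma_i$ is loxodromic. A qc conjugacy preserves the number of fixed points, so (as $m\ge1$) $[\psi]\notin QH(\Gamma)$. If $\psi(g)$ is parabolic and $g$ is not, then $g\ne1$ is loxodromic, because $\Gamma$ is torsion-free. By Proposition 12, $g$ is conjugate to $\gamma_i^k$ for some $i$ and some $k\ne0$, so $\psi(g)$ is conjugate in $G$ to $\psi(\gamma_i)^k$. This proves Theorem B(1). Theorem A is the case of finitely generated $\Gamma$. $\blacksquare$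

## 11. The new punctures in the quotient of the limit

We prove Theorem B(2).

**Step 0: reduction to the normalization of Section 9.** Suppose $M_n\rho_{t_n}M_n^{-1}\to\psi$, where $\rho_{t_n}$ is normalized as in Section 9, and pass to a subsequence with $\rho_{t_n}\to\psi'$. We claim that $M_n$ converges, so that $\psi$ is a conjugate of $\psi'$ and it suffices to treat $\psi'$. The group $\psi'(\Gamma)$ is discrete, torsion-free and not abelian, hence non-elementary. So there are $a_1,a_2\in\Gamma$ with $\psi'(a_1),\psi'(a_2)$ loxodromic without common fixed points. By continuity of $\mathrm{tr}^2$, $\psi(a_1),\psi(a_2)$ are loxodromic. If they shared a fixed point, they would lie in a cyclic group, so $a_1,a_2$ and hence $\psi'(a_1),\psi'(a_2)$ would commute, which is excluded. Now $M_n$ carries the attracting and repelling fixed points of $\rho_{t_n}(a_j)$ to those of $M_n\rho_{t_n}(a_j)M_n^{-1}$, and both quadruples converge to quadruples of distinct points. So $M_n$ converges.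

From now on write $w_n=w_{t_n}$, normalized as in Section 9, with $\rho_{t_n}\to\psi$.

**Step 1: the surface $R^*$.** Recall that $X^\circ=\Omega\setminus\bigcup\tilde\sigma$ is open, and note $X^\circ\subset X$. Let $\Omega^*$ be obtained from $X^\circ$ by gluing, for each strip, the half-plane $\{\mathrm{Im}\,z<2\beta\}$ along $\{\beta<\mathrm{Im}\,z<2\beta\}$ via $\tilde e$, and the half-plane $\{\mathrm{Im}\,z>-2\beta\}$ along $\{-2\beta<\mathrm{Im}\,z<-\beta\}$ via $\tilde e$. The result is Hausdorff: if points $z_n$ of a collar converge in a half-plane to a point $z$ with $|\mathrm{Im}\,z|=\beta$, then $\tilde e(z_n)\to\tilde e(z)\in\tilde\sigma$, which is not in $X^\circ$. The group $\Gamma$ acts on the Riemann surface $\Omega^*$, with $\gamma$ acting on the half-planes of its strip by $z\mapsto z+1$, and $R^*:=\Omega^*/\Gamma$ is the surface in the statement, since $\{\mathrm{Im}\,z<2\beta\}/\mathbf Z$ is a punctured disc. Half-planes of different strips, and the two half-planes of one strip, are disjoint in $\Omega^*$. So each point of $\Omega^*$ has a neighbourhood $N$ with $gN\cap N=\emptyset$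 for all $g\ne1$: inside $X^\circ$ this holds as in $\Omega$; inside a half-plane take a disc of radius $<\frac12$.

**Step 2: limits of $w_n$.** We build a holomorphic map on $\Omega^*$. The $w_n$ are conformal on $X^\circ$. On a small neighbourhood of a point of $X^\circ$ they omit the values $w_n(x)$ at three other points $x\in X$, whose mutual chordal distances are bounded below by Lemma 10. By Montel they form a normal family. Pass to a subsequence with $w_n\to w$ locally uniformly on $X^\circ$. By Lemma 10, $w$ is injective, and $w\circ g=\psi(g)\circ w$. For a strip with its $\tilde e,\gamma$ let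
$$f_n^+(z)=w_n\tilde eh_{t_n}^{-1}(z+it_n)\quad\text{on }\{-t_n<\mathrm{Im}\,z<2\beta\}.$$
These maps are univalent and equal $w_n\tilde e$ on $\{\beta<\mathrm{Im}\,z<2\beta\}$. Their images lie in $w_n\tilde e(\{0<\mathrm{Im}\,z<2\beta\})$, so they omit $w_n(x)$ for three points $x\in X$ in the lower collar $\tilde e(\{-2\beta<\mathrm{Im}\,z<-\beta\})$. So a subsequence converges locally uniformly on $\{\mathrm{Im}\,z<2\beta\}$ to some $f^+$ with $f^+=w\tilde e$ on the upper collar and $f^+(z+1)=\psi(\gamma)f^+(z)$. Similarly $f_n^-(z)=w_n\tilde eh_{t_n}^{-1}(z-it_n)\to f^-$ on $\{\mathrm{Im}\,z>-2\beta\}$. A diagonal subsequence works for all strips. The maps $w$ and $f^\pm$ fit together to a holomorphic map $\hat w:\Omega^*\to\hat{\mathbf C}$. Every component of $\Omega^*$ meets $X^\circ$, so $\hat w$ is nowhere locally constant; by the identity theorem the relation $\hat w\circ g=\psi(g)\circ\hat w$, true on $X^\circ$, holds on $\Omega^*$.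

**Step 3: $\hat w$ is injective.** Let $\Omega_n^*\subset\Omega^*$ be defined like $\Omega^*$ with the half-planes truncated to $\{\mathrm{Im}\,z>-t_n\}$ and $\{\mathrm{Im}\,z<t_n\}$ respectively. The identity on $X^\circ$ together with $z\mapsto\tilde eh_{t_n}^{-1}(z\pm it_n)$ on the truncated half-planes is a bijection from $\Omega^*_n$ onto $\Omega\setminus\bigcup\tilde e(\mathbf R)$. Composing with $w_n$ we get the injective holomorphic map $F_n:\Omega_n^*\to\hat{\mathbf C}$ formed by $w_n,f_n^\pm$, and $F_n\to\hat w$ locally uniformly. If $\hat w(P)=\hat w(Q)$ with $P\ne Q$, choose disjoint neighbourhoods of $P$ and $Q$. By Hurwitz, for large $n$ the value $F_n(Q)$ is taken by $F_n$ near $P$, a contradiction.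

**Step 4: the embedding.** Take $N$ as in Step 1. By equivariance and injectivity, $\psi(g)\hat w(N)\cap\hat w(N)=\emptyset$ for $g\ne1$, so $\hat w(N)\subset\Omega_G$. Hence $\hat w(\Omega^*)\subset\Omega_G$. If $\hat w(P)=\psi(g)\hat w(Q)=\hat w(gQ)$, then $P=gQ$; so $R^*$ embeds conformally in $\Omega_G/G$.

**Step 5: the punctures.** It remains to see that the $2m$ glued punctured discs, which embed disjointly in $\Omega_G/G$, end in punctures of $\Omega_G/G$. Let $j:\{0<|z|<1\}\to R$ be one of them, $R$ the component of $\Omega_G/G$ containing it. The surface $R$ is hyperbolic. The loop around the puncture lifts to a path in $\Omega_G$ from a point to its image under a conjugate of $\psi(\gamma_i)^{\pm1}\ne1$, so it is not contractible in $R$. By Schwarz–Pick the $R$-lengths of the loops $j(|z|=r)$ tend to $0$ as $r\to0$. In the universal cover $\mathbf H^2$ of $R$ the loop therefore corresponds to a non-trivial deck transformation that moves some points by arbitrarily small distances. It is parabolic, and we may write it as $z\mapsto z+k$, $k\ne0$, where $z\mapsto z+1$ generates the stabilizer of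 $\infty$ in the deck group. The points of the lifted loop of radius $r$ are moved by at most the length of $j(|z|=r)$, so their imaginary parts tend to $\infty$ uniformly as $r\to0$. For small $r$ they lie in the horoball $\{\mathrm{Im}\,z>1\}$, which embeds modulo $z\mapsto z+1$ (Shimizu's lemma) and is a neighbourhood of a puncture of $R$. In the coordinate $e^{2\pi iz}$ of this neighbourhood, $j$ is bounded near $0$ and tends to $0$, so it extends holomorphically by $j(0)=0$; the extension is injective, and its image contains a neighbourhood of the puncture. Since the $2m$ discs are disjoint, the $2m$ punctures are distinct, two for each $\psi(\gamma_i)$. $\blacksquare$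

## 12. Necessity of primitivity and of non-homotopy

We prove Theorem C. In this section the $c_i,\delta_i$ are as in that theorem. The "if" part is Theorem B(1). For "only if", suppose that $\rho_{t_n}\to\psi$, $t_n\to\infty$, after conjugations, i.e. $\rho_{t_n}(g)=w_ngw_n^{-1}\to\psi(g)$ for suitably normalized $w_n=w_{t_n}$. The annuli, their lifts and $w_t$ make sense as in Section 3, since the $\delta_i$ have infinite order. The proof of Lemma 11 applies, so $\psi$ is faithful and discrete. The torus coordinates, (1) and Lemma 1 hold for a single lift, with $\gamma$ the generator of its stabilizer, primitive or not. For a loxodromic $\gamma$ let $T(\gamma)=(\hat{\mathbf C}\setminus\mathrm{Fix}\,\gamma)/\langle\gamma\rangle$.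

**Step 1: all $\delta_i$ are primitive.** Suppose some $c_i$ represents $\gamma^k$ with $\gamma$ primitive and $k\ge2$, as in Example 2. Some lift of the annulus, $\tilde A=\tilde e(\{|\mathrm{Im}\,z|<2\beta\})$, has stabilizer $\langle\gamma^k\rangle$. Its translates under $\Gamma$ are equal or disjoint, so $\tilde A/\langle\gamma^k\rangle$ embeds in $T(\gamma)$ as an annulus. As in Proposition 12, Step 1, we have $\tilde\lambda_t$ and a lift $\tilde W$ of $w_t$ through $\exp$, which identifies the lattice $2\pi i\mathbf Z+\tilde\lambda_0\mathbf Z$ of $T(\gamma)$ with the lattice $2\pi i\mathbf Z+\tilde\lambda_t\mathbf Z$ of $T(\rho_t(\gamma))$. The core of the annulus is a simple essential curve of class $k\tilde\lambda_0+2\pi il$, after replacing $\gamma$ by $\gamma^{-1}$ if necessary; as a simple curve it has primitive class, so $\gcd(k,l)=1$. Its image in $T(\rho_t(\gamma))$ has class $\alpha_t=k\tilde\lambda_t+2\pi il$ and is the core of an embedded annulus, the image of $\{|\mathrm{Im}\,z|<2\beta+t\}/\mathbf Z$ under an injective conformal map. Let $\Phi$ be its lift to the $v$-plane, so $\Phi(z+1)=\Phi(z)+\alpha_t$.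 Every horizontal line satisfies $\int_0^1|\Phi'(x+iy)|\,dx\ge|\alpha_t|$. Integrating over $y$ and using Cauchy–Schwarz, with image area at most $2\pi\,\mathrm{Re}\,\tilde\lambda_t$,
$$2(2\beta+t)\,|\alpha_t|\le\bigl(2(2\beta+t)\bigr)^{1/2}\bigl(2\pi\,\mathrm{Re}\,\tilde\lambda_t\bigr)^{1/2},\qquad\text{i.e.}\qquad 2(2\beta+t)\le\frac{2\pi\,\mathrm{Re}\,\tilde\lambda_t}{|\alpha_t|^2}\ \text{ if }\alpha_t\neq0 .$$
Here $\alpha_t\ne0$ because $\mathrm{Re}\,\alpha_t=k\,\mathrm{Re}\,\tilde\lambda_t>0$. By convergence $\mathrm{Re}\,\tilde\lambda_{t_n}$ is bounded. So $\alpha_{t_n}\to0$ and $\mathrm{Re}\,\tilde\lambda_{t_n}=\frac1k\mathrm{Re}\,\alpha_{t_n}\to0$. Thus $\psi(\gamma)\ne1$ is not loxodromic, and it is not elliptic, since $\psi(\Gamma)$ is discrete and torsion-free. So it is parabolic and $e^{\tilde\lambda_{t_n}}\to1$. Write $\tilde\lambda_{t_n}=\epsilon_n+2\pi iN_n$ with $N_n\in\mathbf Z$ and $\epsilon_n\to0$. Then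
$$\alpha_{t_n}=k\epsilon_n+2\pi i(l+kN_n),$$
and $l+kN_n\ne0$, because $k\ge2$ and $\gcd(k,l)=1$. So $|\alpha_{t_n}|\ge2\pi-o(1)$, a contradiction.

**Step 2: set-up for two homotopic curves.** Let all $\delta_i$ be primitive and suppose that $c_1,c_2$ are homotopic in the Kleinian manifold, as $c,c^*$ in Example 1. Choose lifts $\tilde\sigma_1,\tilde\sigma_2$ with the same stabilizer $\langle\gamma\rangle$, parametrized so that $\tilde e_j(z+1)=\gamma\tilde e_j(z)$; to achieve this, replace $\tilde e_j(z)$ by $\tilde e_j(-z)$ if necessary, which is allowed because $h_t$ commutes with $z\mapsto-z$. In $T(\gamma)$ they give disjoint essential closed annuli. Their cores are parallel, so their classes agree up to sign; both map to $\gamma$, so the classes are equal. Hence the torus coordinates of Section 6 apply to both lifts with the same $\lambda=\lambda_t$ and the same $\zeta$-coordinate. Let $S_1,S_2$ be the corresponding sets and $a_1,a_2$ their areas mod $\mathbf Z$. As in (5), $a_j$ is at most the maximum of $\mathrm{Im}$ on the upper boundary curve of $S_j$ minus the minimum on the lower one. So by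 Lemma 1 any path crossing $S_j$ from one boundary curve to the other has $\zeta$-length at least
$$a_j-2C_1\ge ct-C\to\infty. \tag{8}$$
Also $|\lambda_t|\le2\pi/Y\le2\pi/a_1\to0$, so $\psi(\gamma)$, which is not $1$, is parabolic.

The contradiction will come from a path of bounded $\zeta$-length that crosses $S_1$ or $S_2$. For this we need points on both sides whose images stay put.

**Step 3: limit points on both sides.** Let $G',G''$ be the two components of the complement of the two closed annuli in $T(\gamma)$. Each contains the image of a limit point of $\Gamma$. If $G'$, say, did not, then the closed annulus formed by $\overline{G'}$ and the two annuli would lie in $\Omega/\langle\gamma\rangle$. Mapping it to $\Omega/\Gamma$ would show that $c_1,c_2$ are homotopic in $\Omega/\Gamma$, contrary to hypothesis. By density of loxodromic fixed points in $\Lambda$ there are attracting fixed points $p',p''\notin\mathrm{Fix}(\gamma)$ of loxodromic $g',g''\in\Gamma$ projecting into $G',G''$ respectively.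

Conjugate so that $\psi(\gamma)(z)=z+1$. The points $w_n(p'),w_n(p'')$ are the attracting fixed points of $\rho_{t_n}(g'),\rho_{t_n}(g'')$. After passing to a subsequence they converge to fixed points of $\psi(g'),\psi(g'')$. These limits are finite. Indeed, if $\psi(g')$ fixed $\infty$, then $\langle\psi(g'),\psi(\gamma)\rangle$ would be elementary, discrete and torsion-free, hence abelian. So $g'$ would commute with $\gamma$, hence fix $\mathrm{Fix}(\gamma)$ pointwise, and $p'\in\mathrm{Fix}(g')=\mathrm{Fix}(\gamma)$, a contradiction. The same applies to $g''$.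

**Step 4: the $\zeta$-coordinate near finite points.** We show that $\zeta$ is almost the coordinate $z$ there. Put $\lambda_n=\lambda_{t_n}$, $\theta_n=\lambda_n/2\to0$. Represent $\rho_{t_n}(\gamma)$ by matrices $A_n\in\mathrm{SL}_2(\mathbf C)$ with $A_n\to\begin{pmatrix}1&1\\0&1\end{pmatrix}$. The trace of $A_n$ is $\pm2\cosh\theta_n$ and tends to $2$, so for large $n$ it is $2\cosh\theta_n$. Put
$$B_n=\frac{\theta_n}{\sinh\theta_n}\,(A_n-\cosh\theta_n\cdot I)\ \longrightarrow\ \begin{pmatrix}0&1\\0&0\end{pmatrix}.$$
By Cayley–Hamilton, $A_n^2=2\cosh\theta_n\,A_n-I$, so $(A_n-\cosh\theta_n I)^2=\sinh^2\theta_n\,I$ and $B_n^2=\theta_n^2I$. Hence $\exp B_n=\cosh\theta_n\,I+\frac{\sinh\theta_n}{\theta_n}B_n=A_n$. If $B_n=\begin{pmatrix}p_n&q_n\\r_n&-p_n\end{pmatrix}$, the flow $\exp(sB_n)$ on $\hat{\mathbf C}$ is generated by the holomorphic vector field $b_n(z)\partial_z$ with $b_n(z)=q_n+2p_nz-r_nz^2$, and $b_n\to1$ locally uniformly on $\mathbf C$.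

In the coordinate $u$ with $\rho_{t_n}(\gamma)u=e^{\lambda_n}u$ the flow fixes $0,\infty$ and is $u\mapsto e^{\mu_ns}u$, where $\mu_n$ is, up to sign, the difference $2\theta_n=\lambda_n$ of the eigenvalues of $B_n$, and $e^{\mu_n}=e^{\lambda_n}$ since the time-one map is $\rho_{t_n}(\gamma)$. As $|e^{\lambda_n}|>1$, $\mu_n=\lambda_n$. Since $u=e^{\lambda_n\zeta}$, the field $\lambda_nu\,\partial_u$ is $\partial_\zeta$, that is,
$$d\zeta=\frac{dz}{b_n(z)} .$$

**Step 5: a short path that has to be long.** The segment from $w_n(p')$ to $w_n(p'')$ stays in a compact subset of $\mathbf C$, where $b_n\to1$ uniformly. So for large $n$ it avoids the zeros of $b_n$, which are the points of $\mathrm{Fix}(\rho_{t_n}(\gamma))$, and it has bounded $\zeta$-length. Hence $w_n(p')$ and $w_n(p'')$ have lifts to the $\zeta$-plane joined by a path of bounded length. But $p',p''$ project into $G',G''$. So any such lifts lie in different components of the complement of $(S_1\cup S_2)+\tau\mathbf Z$, and any path joining them crosses a translate of $S_1$ or $S_2$ from one boundary curve to the other. By (8) its $\zeta$-length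 tends to $\infty$. This contradiction proves Theorem C. $\blacksquare$
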